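\title{A maximal monotone mapping from $\ell^1$ to $c_0$ with locally bounded inverse that is not surjective}

\begin{abstract}
Let $X$ be a real Banach space and let $T:X^*\to 2^X$ be a maximal monotone mapping whose inverse is locally bounded. We show that $T$ need not be surjective. For $X=c_0$ we construct such a $T$ whose inverse is bounded on bounded sets and whose range is closed, is not convex, and misses the open ball of radius $2$ about the origin. Failure of convexity is the only obstruction: for any $X$, a maximal monotone $T$ is surjective if and only if $T^{-1}$ is locally bounded and the closure of the range is convex. The example carries over to every space with a complemented copy of $c_0$. It also yields a maximal monotone $S:c_0\to2^{\ell^1}$ and a closed convex set $U$ whose interior meets the domain of $S$ such that $S+N_U$ is not maximal monotone.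
\end{abstract}

\section{The question and the results}

All spaces are real, $\mathbb N=\{1,2,\dots\}$, $X$ is a Banach space with dual $X^*$, and $\langle u,w\rangle$ is the value of $u\in X^*$ at $w\in X$. A mapping $T:X^*\to2^X$ assigns to each $u\in X^*$ a possibly empty set $T(u)\subset X$. Its graph is $\{(u,w):w\in T(u)\}$, its range $R(T)$ is the union of the sets $T(u)$, and its inverse $T^{-1}:X\to2^{X^*}$ is given by $T^{-1}(w)=\{u:w\in T(u)\}$.

Two pairs $(u,w)$ and $(u',w')$ in $X^*\times X$ are \emph{monotonically related} if $\langle u-u',w-w'\rangle\ge0$. The mapping $T$ is \emph{monotone} if any two points of its graph are monotonically related, and \emph{maximal monotone} if, in addition, its graph is not properly contained in the graph of a monotone mapping from $X^*$ to $2^X$. A pair that is related to every point of a monotone graph can be added to it. Hence a monotone $T$ is maximal if and only if its graph contains every pair in $X^*\times X$ that is related to all of its points; we use maximality only in this form. In particular a maximal monotone graph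 is nonempty. The same definitions apply to mappings $S:X\to2^{X^*}$, with domain $D(S)=\{w:S(w)\ne\emptyset\}$; the mapping $T$ is maximal monotone if and only if $S=T^{-1}$ is, and $D(S)=R(T)$. Finally, $T^{-1}$ is \emph{locally bounded} if every point of $X$, in the range or not, has a neighborhood $V$ such that $T^{-1}(V)$ is bounded in $X^*$.

Surjectivity means that the inclusion $w\in T(u)$ has a solution $u$ for every $w$. Local boundedness of $T^{-1}$ is an a priori bound on such solutions as exist, locally uniform in $w$. We ask whether the bound forces existence.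

\medskip
\noindent\textbf{Question.} \emph{Let $X$ be a Banach space, not necessarily reflexive, and let $T:X^*\to2^X$ be maximal monotone with $T^{-1}$ locally bounded. Is $T$ surjective?}
\medskip

On the real line the answer is yes. First, $R(T)$ is an interval: if $w_1<b<w_2$ with $w_i\in T(u_i)$, let $s$ be the supremum of those $u$ for which $T(u)$ contains a number below $b$; then $s\le u_2$, the pair $(s,b)$ is related to the whole graph, and so $b\in T(s)$. Second, a finite endpoint $b$ of this interval, say the upper one, destroys local boundedness at $b$. If $b\in T(u)$, as for $T(u)=\min\{u,0\}$ and $b=0$, then the pairs $(u+\lambda,b)$ with $\lambda\ge0$ are related to the graph, so $T^{-1}(b)$ contains a half-line. If $b\notin R(T)$, as for $T(u)=\arctan u$, then preimages of points near $b$ are unbounded, since a limit point $u$ of such preimages would give a pair $(u,b)$ related to the graph.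

The known results also point to a positive answer. If $X$ is reflexive, a maximal monotone mapping from $X$ to $2^{X^*}$ is surjective if and only if its inverse is locally bounded. For general $X$, a maximal monotone $T:X^*\to2^X$ is surjective if it is \emph{coercive}, meaning that $\{u:\langle u,w\rangle\le c\|u\|\text{ for some }w\in T(u)\}$ is bounded for each constant $c$. The question also has a positive answer when $T$ remains maximal monotone as a mapping from $X^*$ to $2^{X^{**}}$. Nevertheless the answer is no.

\begin{theorem}\label{thm:main}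
There is a maximal monotone mapping $T:\ell^1\to2^{c_0}$ with the following properties.
\begin{enumerate}
\item[(i)] $T^{-1}$ maps bounded sets to bounded sets; in particular it is locally bounded. Moreover $T^{-1}$ is single-valued on $R(T)$ and Lipschitz on bounded subsets of $R(T)$.
\item[(ii)] $R(T)$ is closed and disjoint from the open ball of radius $2$ about $0$. In particular $T$ is not surjective.
\item[(iii)] $0$ is the midpoint of two points of $R(T)$, so $\overline{R(T)}=R(T)$ is not convex.
\end{enumerate}
\end{theorem}

Of the two steps on the real line, the second survives in every Banach space. What fails is the first, the convexity of the range.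

\begin{theorem}\label{thm:convex}
Let $X$ be any Banach space and let $T:X^*\to2^X$ be maximal monotone. Then $T$ is surjective if and only if $T^{-1}$ is locally bounded and $\overline{R(T)}$ is convex.
\end{theorem}

\begin{corollary}\label{cor:spaces}
If $X$ has a complemented subspace isomorphic to $c_0$, then there is a maximal monotone, non-surjective $T:X^*\to2^X$ such that $T^{-1}$ is bounded on bounded sets.
\end{corollary}

By Sobczyk's theorem, a subspace of a separable Banach space that is isomorphic to $c_0$ is complemented, so the corollary applies to every separable $X$ containing a copy of $c_0$.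

For a closed convex set $U\subset X$, the \emph{normal cone mapping} $N_U:X\to2^{X^*}$ is defined by $N_U(w)=\{\nu:\langle\nu,w'-w\rangle\le0\text{ for all }w'\in U\}$ if $w\in U$ and $N_U(w)=\emptyset$ otherwise. The sum $S+N_U$ takes $w$ to $\{u+\nu:u\in S(w),\ \nu\in N_U(w)\}$.

\begin{corollary}\label{cor:sum}
Let $T$ be the mapping constructed in the proof of Theorem~\ref{thm:main} and $S=T^{-1}:c_0\to2^{\ell^1}$. There is a closed convex set $U\subset c_0$ with $D(S)\cap\operatorname{int}U\ne\emptyset$ such that $S+N_U$ is not maximal monotone.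
\end{corollary}

We prove Theorem~\ref{thm:convex} first, because it says what a counterexample must look like. Section~\ref{sec:model} isolates the mechanism on a single copy of $\ell^1$, Sections~\ref{sec:construction}--\ref{sec:max} prove Theorem~\ref{thm:main}, and Section~\ref{sec:cor} proves the corollaries.

\section{Convexity of the range}\label{sec:convex}

\begin{lemma}\label{lem:closed}
If $T:X^*\to2^X$ is maximal monotone and $T^{-1}$ is locally bounded, then $R(T)$ is closed.
\end{lemma}

\begin{proof}
Let $w_i\to w$ in norm with $w_i\in T(u_i)$. Local boundedness at $w$ makes $(u_i)$ bounded from some index on. Closed balls of $X^*$ are weak$^*$ compact by the Banach--Alaoglu theorem, so a subnet of $(u_i)$ converges weak$^*$ to some $u$. For $w'\in T(u')$,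
\[
0\le\langle u_i-u',w_i-w'\rangle=\langle u_i-u',w-w'\rangle+\langle u_i-u',w_i-w\rangle .
\]
Along the subnet the first term tends to $\langle u-u',w-w'\rangle$, and the second tends to $0$ because $(u_i)$ is bounded and $\|w_i-w\|\to0$. So $(u,w)$ is related to the graph, and $w\in T(u)$ by maximality.
\end{proof}

On the line, the half-line in $T^{-1}(b)$ pointed out of the range. In general we need a point of the range at which some functional attains its maximum over the range. A closed convex set in an infinite-dimensional space may have empty interior, and then the separation theorem does not apply at its boundary points. The substitute is the Bishop--Phelps theorem. Call $w\in C$ a \emph{support point} of $C$ if there is $f\in X^*$, $f\ne0$, with $\langle f,z-w\rangle\le0$ for all $z\in C$. The theorem states that the support points of a nonempty closed convex subset $C$ of a Banach space are dense in the boundary of $C$.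

\begin{proof}[Proof of Theorem~\ref{thm:convex}]
Suppose $T$ is surjective. Then $\overline{R(T)}=X$ is convex. By Rockafellar's theorem \cite{Rock}, a monotone mapping from $X$ to $2^{X^*}$ is locally bounded at the interior points of its domain. Since $T^{-1}$ is monotone with domain $X$, it is locally bounded.

Conversely, let $T^{-1}$ be locally bounded and $\overline{R(T)}$ convex. By Lemma~\ref{lem:closed}, $C=R(T)$ is closed, convex and nonempty. Suppose $C\ne X$. Since $X$ is connected, $C$ has a boundary point, hence a support point $w$ with a functional $f\ne0$. Let $w\in T(u)$. For $\lambda\ge0$ and $z\in T(u')$,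
\[
\langle u+\lambda f-u',w-z\rangle=\langle u-u',w-z\rangle+\lambda\langle f,w-z\rangle\ge0 .
\]
By maximality $u+\lambda f\in T^{-1}(w)$ for all $\lambda\ge0$. So $T^{-1}(w)$ is unbounded, contrary to local boundedness at $w$.
\end{proof}

Convexity is used only to produce the support point, and Theorem~\ref{thm:main} shows that it cannot be omitted. The mapping $\arctan$ shows the same for local boundedness, and the graph $\{(0,0)\}$ for maximality. A counterexample to the question must have a closed range that is not convex.

\section{A constraint that costs no maximality}\label{sec:model}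

To cut a hole in the range we want to impose constraints on the graph and keep it maximal. The pair $\ell^1$, $c_0$ allows this because the sum $\sigma(v)=\sum_nv_n$ is a bounded functional on $\ell^1$ that is represented by $\mathbf 1=(1,1,\dots)\notin c_0$, while its square is the quadratic form of an operator with values in $c_0$. Indeed, put
\[
(Lv)_n=v_n+2\sum_{i>n}v_i\qquad(v\in\ell^1).
\]
Tails of a convergent series tend to $0$, so $Lv\in c_0$, and expanding the square of an absolutely convergent series gives
\begin{equation}\label{eq:L}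
\langle v,Lv\rangle=\sum_nv_n^2+2\sum_{n<i}v_nv_i=\sigma(v)^2 .
\end{equation}
Let $K_1v=v-\frac14Lv$, so that $\langle v,K_1v\rangle=\|v\|_2^2-\frac14\sigma(v)^2$. The operator $K_1:\ell^1\to c_0$ is not monotone: for the vector with $N$ entries $1/N$ the form equals $\frac1N-\frac14$, which is negative for $N>4$. It becomes monotone on a hyperplane where $\sigma$ is constant, and there it is already maximal.

\begin{proposition}\label{prop:model}
For each $\gamma\in\mathbb R$ the set $\mathcal M_\gamma=\{(v,K_1v):v\in\ell^1,\ \sigma(v)=\gamma\}$ is the graph of a maximal monotone mapping from $\ell^1$ to $2^{c_0}$.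
\end{proposition}

\begin{proof}
If $\sigma(v)=\sigma(v')$, then $\langle v-v',K_1(v-v')\rangle=\|v-v'\|_2^2\ge0$. Let $(v_0,x_0)\in\ell^1\times c_0$ be related to $\mathcal M_\gamma$ and put $d=x_0-K_1v_0\in c_0$. Take any $a\in\ell^1$, with no condition on its sum, and let $\eta=\gamma-\sigma(a)$ be the missing mass. Spread it thinly and far out: let $z^N$ have entries $\eta/N$ in positions $N+1,\dots,2N$ and $0$ elsewhere. Then $v=a+z^N$ has sum $\gamma$. With $w=v_0-v$ we have $x_0-K_1v=d+K_1w$, so
\[
0\le\langle w,x_0-K_1v\rangle=\langle v_0-a-z^N,d\rangle+\|v_0-a-z^N\|_2^2-\tfrac14\bigl(\sigma(v_0)-\gamma\bigr)^2 .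
\]
Now $\|z^N\|_2=|\eta|/\sqrt N\to0$ and $|\langle z^N,d\rangle|\le|\eta|\sup_{n>N}|d_n|\to0$. Therefore
\[
0\le\langle v_0-a,d\rangle+\|v_0-a\|_2^2-\tfrac14\bigl(\sigma(v_0)-\gamma\bigr)^2\qquad\text{for all }a\in\ell^1 .
\]
The choice $a=v_0$ gives $\sigma(v_0)=\gamma$. The choice $a=v_0-\varepsilon u$ gives $\varepsilon\langle u,d\rangle+\varepsilon^2\|u\|_2^2\ge0$; dividing by $\varepsilon$ and letting $\varepsilon\to0$ yields $\langle u,d\rangle\ge0$ for all $u\in\ell^1$, so $d=0$.
\end{proof}

In $\mathbb R^n$ the analogous graph is not maximal, since one can add to $K_1v$ any multiple of the normal vector $(1,\dots,1)$. Here the pairs $(v,K_1v+\lambda\mathbf 1)$ with $\sigma(v)=\gamma$ are still related to $\mathcal M_\gamma$, but for $\lambda\ne0$ they lie in $\ell^1\times\ell^\infty$ and not in $\ell^1\times c_0$. In the proof this appears as follows: mass that is spread thinly and far out is invisible to the $\ell^2$ norm and to $d\in c_0$, so the graph can be tested at every $a$; and the negative term $-\frac14(\sigma(v_0)-\gamma)^2$ punishes a candidate that violates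 the constraint.

The model is not a counterexample. Its range is an affine set, and its inverse is not locally bounded: the vector $u=(1,-1,\dots,1,-1,0,\dots)$ with $2N$ nonzero entries has $\sigma(u)=0$, $\|u\|_1=2N$ and $\|K_1u\|_\infty\le\frac34+\frac12$, so $v+\varepsilon u$ runs off in $\ell^1$ as $N\to\infty$ while $K_1(v+\varepsilon u)$ stays within $\frac54\varepsilon$ of $K_1v$. Three changes are needed.

\emph{A hole.} Let $v$ be an array with rows $j=1,2,\dots$, give row $j$ the weight $4^{-j}$, and prescribe every row sum, $\sigma_j(v)=G_j$. Row sums of a summable array tend to $0$, so the constraints have no solution unless $G_j\to0$. We let $G_j$ depend on a second variable $y$ of the range, in such a way that $G_j$ stays away from $0$ when $y$ is small; then small $y$ do not occur. A varying $G$ contributes the negative term $-\sum_j4^{-j}(\Delta G_j)^2$ to the monotonicity inequality, and a positive quadratic form $q(\Delta y)$ has to pay for it.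

\emph{Maximality.} The graph must still be testable near every $y$, including $y=0$. We satisfy the first $k-1$ constraints by spreading mass and switch off the remaining ones, making $G_j=0$ for $j\ge k$, by moving a single coordinate of $y$. This coordinate governs only rows of total weight $\frac43 4^{-k}$, so its price in $q$ can be of order $4^{-k}$, and it vanishes as $k\to\infty$.

\emph{Bounded inverse.} To exclude the alternating vectors, the switch with label $(k,m)$ works only if $v$ is supported in the first $k-1$ rows and $m$ columns, and only if the coordinate $y_{k,m}$ has size at least $k+m$. The move is cheap in $q$ but large in norm, and a bound on $\|y\|_\infty$ confines $v$ to a finite-dimensional space.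

\section{The construction}\label{sec:construction}

Let $\Gamma=\mathbb N\times\mathbb N$ and $X=c_0(\Gamma)\times c_0(\Gamma)$ with the norm $\|(y,x)\|=\max\{\|y\|_\infty,\|x\|_\infty\}$. Enumerating the disjoint union of two copies of $\Gamma$ gives an isometry of $X$ onto $c_0$, and $X^*=\ell^1(\Gamma)\times\ell^1(\Gamma)$ with the sum of the norms is $\ell^1$. We write $(y,x)\in X$, $(p,v)\in X^*$, with pairing $\langle p,y\rangle+\langle v,x\rangle$. The arrays $y,p$ are indexed by $(k,m)$ and the arrays $x,v$ by $(j,n)$, the first index being the row; $\mathbf e_{k,m}$ is the unit vector at $(k,m)$. For $v\in\ell^1(\Gamma)$ and for bounded sequences $s=(s_j)$ put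
\[
\sigma_j(v)=\sum_nv_{j,n},\qquad\sigma(v)=(\sigma_j(v))_{j},\qquad\|s\|_\omega^2=\sum_j4^{-j}s_j^2 .
\]
Note that $\|v\|_2\le\|v\|_1$, $\sum_j|\sigma_j(v)|\le\|v\|_1$ and $\|s\|_\omega\le\|s\|_\infty$.

\subsection*{The operator $A$}
Let $r_{k,m}=k+m\ge2$, $\alpha_{k,m}=64\cdot4^{-k}r_{k,m}^{-2}$ and $(Ay)_{k,m}=\alpha_{k,m}y_{k,m}$. Since $\sum_m(k+m)^{-2}<1$ for each $k$, the weights $\alpha_{k,m}$ are summable, and $A:c_0(\Gamma)\to\ell^1(\Gamma)$ is bounded. Put $q(y)=\langle Ay,y\rangle=\sum\alpha_{k,m}y_{k,m}^2\ge0$. The weights are chosen so that $q(r_{k,m}\mathbf e_{k,m})=64\cdot4^{-k}$ for every $m$.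

\subsection*{The operator $K$}
On row $j$ we apply the identity minus $4^{-j}L$:
\[
(Kv)_{j,n}=(1-4^{-j})\,v_{j,n}-2\cdot4^{-j}\sum_{i>n}v_{j,i}.
\]
Then $|(Kv)_{j,n}|\le\sum_{i\ge n}|v_{j,i}|$. The right side is at most $\|v\|_1$ and tends to $0$ as $j+n\to\infty$, so $K:\ell^1(\Gamma)\to c_0(\Gamma)$ is bounded. Summing \eqref{eq:L} over the rows gives
\begin{equation}\label{eq:K}
\langle v,Kv\rangle=\|v\|_2^2-\|\sigma(v)\|_\omega^2 .
\end{equation}
The operator $K$ is injective on finitely supported arrays: if $v_{j,n}$ is the last nonzero entry of row $j$, then $(Kv)_{j,n}=(1-4^{-j})v_{j,n}\ne0$.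

\subsection*{The gates}
Let $B_{k,m}=\{(j,n):j<k,\ n\le m\}$, a finite box that is empty for $k=1$, and let $\rho_{k,m}(v)=\bigl(\sum_{(j,n)\notin B_{k,m}}v_{j,n}^2\bigr)^{1/2}$ measure the part of $v$ outside the box. With $t_+=\max\{t,0\}$ put
\begin{align*}
g_{k,m}(y,v)&=\min\Bigl\{1,\ 2\Bigl(1-\frac{|y_{k,m}|}{r_{k,m}}\Bigr)_++\tfrac12\rho_{k,m}(v)\Bigr\}\in[0,1],\\
G_j(y,v)&=\inf\{g_{k,m}(y,v):k\le j,\ m\in\mathbb N\},\qquad G=(G_j)_j .
\end{align*}
We say that the gate $(k,m)$ is \emph{closed} at $(y,v)$ if $g_{k,m}(y,v)=0$. This happens exactly when $|y_{k,m}|\ge r_{k,m}$ and $\operatorname{supp}v\subset B_{k,m}$, and then $G_j(y,v)=0$ for all $j\ge k$. On the other hand $G_j$ does not depend on the rows $k>j$ of $y$. The support condition is measured in the $\ell^2$ norm because that is the positive term available in \eqref{eq:K}.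

\subsection*{The mapping $T$}
Let $T:X^*\to2^X$ be the mapping with graph
\begin{equation}\label{eq:graph}
\mathcal G=\bigl\{\bigl((Ay,v),(y,Kv)\bigr):y\in c_0(\Gamma),\ v\in\ell^1(\Gamma),\ \sigma(v)=G(y,v)\bigr\}.
\end{equation}
We call $(y,v)$ \emph{admissible} if $\sigma(v)=G(y,v)$. Two lemmas carry the elementary properties of $T$: the first gives monotonicity, the second the hole and the bound on $T^{-1}$.

\begin{lemma}\label{lem:lip}
Let $\Delta y=y-y'$, $\Delta v=v-v'$ and $\Delta G=G(y,v)-G(y',v')$. Then
\[
\|\Delta G\|_\omega^2\le\tfrac16\bigl(q(\Delta y)+\|\Delta v\|_2^2\bigr).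
\]
Moreover $|G_j(y,v)-G_j(y,v')|\le\frac12\|v-v'\|_2$ for all $j$.
\end{lemma}

\begin{proof}
The functions $\min\{1,t\}$, $t_+$ and $|t|$ are $1$-Lipschitz, and $\rho_{k,m}$ is a seminorm bounded by $\|\cdot\|_2$. Hence $|\Delta g_{k,m}|\le2|\Delta y_{k,m}|/r_{k,m}+\frac12\|\Delta v\|_2$. Two infima over the same index set differ by at most the supremum of the differences, so
\[
|\Delta G_j|\le\sup_{k\le j,\,m}\frac{2|\Delta y_{k,m}|}{r_{k,m}}+\tfrac12\|\Delta v\|_2 .
\]
For $\Delta y=0$ this is the second claim. Using $(a+b)^2\le2a^2+2b^2$ and bounding a supremum of nonnegative terms by their sum,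
\[
|\Delta G_j|^2\le8\sum_{k\le j,\,m}\frac{\Delta y_{k,m}^2}{r_{k,m}^2}+\tfrac12\|\Delta v\|_2^2 .
\]
Multiply by $4^{-j}$ and sum over $j$. The coordinate $(k,m)$ occurs only for $j\ge k$, and $\sum_{j\ge k}4^{-j}=\frac43 4^{-k}$, which is $\frac13$ for $k=1$. Thus
\[
\|\Delta G\|_\omega^2\le\tfrac{32}3\sum_{k,m}4^{-k}r_{k,m}^{-2}\Delta y_{k,m}^2+\tfrac16\|\Delta v\|_2^2=\tfrac16\bigl(q(\Delta y)+\|\Delta v\|_2^2\bigr).\qedhere
\]
\end{proof}

\begin{lemma}\label{lem:gate}
If $(y,v)$ is admissible, then some gate is closed: there is $(k,m)$ with $|y_{k,m}|\ge k+m$ and $\operatorname{supp}v\subset B_{k,m}$.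
\end{lemma}

\begin{proof}
If $k+m\ge2\|y\|_\infty$, then $|y_{k,m}|\le r_{k,m}/2$ and $g_{k,m}(y,v)=1$. So only finitely many of the numbers $g_{k,m}(y,v)$ differ from $1$. If all were positive, they would have a positive lower bound, and so would the $G_j(y,v)$. But $G_j(y,v)=\sigma_j(v)\to0$ because $v\in\ell^1(\Gamma)$.
\end{proof}

\begin{example}\label{ex:points}
Fix $(k,m)$, let $y=\pm r_{k,m}\mathbf e_{k,m}$, and let $v$ equal $1/m$ on $B_{k,m}$ and $0$ elsewhere. For $j<k$, every gate that enters $G_j$ sees a zero coordinate of $y$ and has value $1$, so $G_j=1=\sigma_j(v)$. For $j\ge k$ the gate $(k,m)$ is closed, so $G_j=0=\sigma_j(v)$. Hence $(y,v)$ is admissible. For $(k,m)=(1,1)$ we have $v=0$ and obtain the points $(\pm2\mathbf e_{1,1},0)\in R(T)$. In general, by \eqref{eq:K},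
\[
\langle Ay,y\rangle+\langle v,Kv\rangle=64\cdot4^{-k}+\frac{k-1}m-\sum_{j<k}4^{-j}.
\]
For $k=5$, $m=16$ this is $\frac1{16}+\frac4{16}-\frac{85}{256}=-\frac5{256}<0$. So the pair $(0,0)\in X^*\times X$, the first candidate for filling the hole, is not monotonically related to $\mathcal G$. For $m=k^2$ and $k\to\infty$ the value tends to $-\frac13=-\|G(0,0)\|_\omega^2$. This is the computation of Section~\ref{sec:max} in the case where all data vanish.
\end{example}

\begin{remark}\label{rem:known}
The mapping $T$ escapes both sufficient conditions recalled in the introduction. It is not coercive: the points of Example~\ref{ex:points} with $m=k^2$ have negative pairing for large $k$, while $\|v\|_1=k-1\to\infty$. It is not maximal as a mapping into $X^{**}=\ell^\infty(\Gamma)\times\ell^\infty(\Gamma)$: let $\xi_{j,n}=-4^{-j}$, so that $\xi\notin c_0(\Gamma)$. The pair $((0,0),(0,\xi))$ is related to $\mathcal G$, because for admissible $(y,v)$ we have $\sigma_j(v)\in[0,1]$ and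
\[
q(y)+\langle v,Kv-\xi\rangle=q(y)+\|v\|_2^2+\sum_j4^{-j}\bigl(\sigma_j(v)-\sigma_j(v)^2\bigr)\ge0 .
\]
\end{remark}

\section{Monotonicity, the range and the inverse}\label{sec:mono}

\subsection*{Monotonicity}
For admissible $(y,v)$ and $(y',v')$ we have $\sigma(\Delta v)=\Delta G$. By \eqref{eq:K} and Lemma~\ref{lem:lip},
\[
\langle A\Delta y,\Delta y\rangle+\langle\Delta v,K\Delta v\rangle=q(\Delta y)+\|\Delta v\|_2^2-\|\Delta G\|_\omega^2\ge\tfrac56\bigl(q(\Delta y)+\|\Delta v\|_2^2\bigr)\ge0 .
\]

\subsection*{The hole}
If $(y,x)\in R(T)$, Lemma~\ref{lem:gate} gives $\|y\|_\infty\ge k+m\ge2$ for some $(k,m)$. So $R(T)$ misses the open ball of radius $2$ about $0$. By Example~\ref{ex:points}, $0$ is the midpoint of the points $(\pm2\mathbf e_{1,1},0)$ of $R(T)$, so $R(T)$ is not convex.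

\subsection*{The inverse}
Let $M>0$ and let $E_M$ be the finite-dimensional space of arrays supported in $\{(j,n):j\le M,\ n\le M\}$. Since $K$ is injective on $E_M$, the function $v\mapsto\|Kv\|_\infty$ is a norm on $E_M$, and norms on $E_M$ are equivalent: there is $\kappa_M$ with $\|v\|_1\le\kappa_M\|Kv\|_\infty$ for $v\in E_M$. Let $((p,v),(y,x))\in\mathcal G$ with $\|(y,x)\|\le M$. The closed gate $(k,m)$ satisfies $k+m\le|y_{k,m}|\le M$, so $v\in E_M$. Hence $\|v\|_1\le\kappa_MM$ and $\|p\|_1\le\|A\|M$, and $T^{-1}$ is bounded on the ball of radius $M$. For a second point of $\mathcal G$ over the same ball, $v-v'\in E_M$, so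
\[
\|v-v'\|_1\le\kappa_M\|x-x'\|_\infty,\qquad\|p-p'\|_1\le\|A\|\,\|y-y'\|_\infty .
\]
Thus $T^{-1}$ is single-valued on $R(T)$ and Lipschitz on its bounded subsets. This step is where the growth $r_{k,m}\to\infty$ and the term $\rho_{k,m}$ are used.

Part (i) of Theorem~\ref{thm:main} is proved. Once $T$ is known to be maximal, Lemma~\ref{lem:closed} shows that $R(T)$ is closed, which completes (ii) and (iii).

\section{Maximality}\label{sec:max}

Let $((p_0,v_0),(y_0,x_0))\in X^*\times X$ be monotonically related to $\mathcal G$, that is,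
\begin{equation}\label{eq:related}
\langle p_0-Ay,y_0-y\rangle+\langle v_0-v,x_0-Kv\rangle\ge0\qquad\text{for all admissible }(y,v),
\end{equation}
and put $d=x_0-Kv_0\in c_0(\Gamma)$. We must show that $p_0=Ay_0$, $d=0$ and $\sigma(v_0)=G(y_0,v_0)$. The hypothesis \eqref{eq:related} concerns admissible pairs only, and a priori there need be none near $(y_0,v_0)$, for instance when $y_0=0$. As in Proposition~\ref{prop:model}, the remedy is an inequality valid at all pairs.

\begin{lemma}\label{lem:limit}
For all $y\in c_0(\Gamma)$ and $a\in\ell^1(\Gamma)$,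
\begin{equation}\label{eq:limit}
\langle p_0-Ay,y_0-y\rangle+\langle v_0-a,d\rangle+\|v_0-a\|_2^2-\|\sigma(v_0)-G(y,a)\|_\omega^2\ge0 .
\end{equation}
\end{lemma}

\begin{proof}
The left side is continuous in $a$ for the $\ell^1$ norm, by the second part of Lemma~\ref{lem:lip} for the last term. So we may assume that $a$ is supported in rows $j<k_0$ and columns $n\le n_0$; finite support is needed because a gate can close only then. Fix $k\ge\max\{2,k_0\}$ with $k>\|y\|_\infty$. We build two admissible pairs from $(y,a)$, apply \eqref{eq:related} to them, and let $k\to\infty$.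

\emph{Step 1: filling the rows $j<k$.} Only finitely many entries of $d$ exceed $k^{-2}$ in absolute value, so there is a set $I$ of $k^2$ integers $n>n_0$ with $|d_{j,n}|\le k^{-2}$ for all $j<k$ and $n\in I$. This is the one place where $x_0\in c_0(\Gamma)$ is used. Let $m=\max I$. For $\eta\in\mathbb R^{k-1}$ let $z(\eta)_{j,n}=\eta_j/k^2$ if $j<k$ and $n\in I$, and $0$ otherwise. Then $\sigma_j(z(\eta))=\eta_j$ for $j<k$, and $\|z(\eta)\|_2=\|\eta\|_2/k$.

In the model the missing mass was a given number. Now the target $G_j(y,v)$ depends on the corrected array $v=a+z(\eta)$, and $\eta$ has to solve $\eta=\Phi(\eta)$, where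
\[
\Phi(\eta)=\bigl(G_j(y,a+z(\eta))-\sigma_j(a)\bigr)_{j<k}.
\]
By Lemma~\ref{lem:lip},
\[
\|\Phi(\eta)-\Phi(\eta')\|_\infty\le\frac1{2k}\|\eta-\eta'\|_2\le\frac{\sqrt k}{2k}\|\eta-\eta'\|_\infty ,
\]
so $\Phi$ is a contraction of $(\mathbb R^{k-1},\|\cdot\|_\infty)$ and has a fixed point $\eta$. Put $z=z(\eta)$, $v=a+z$ and $\mu=1+\|a\|_1$. Then
\[
\sigma_j(v)=G_j(y,v)\quad(j<k),\qquad|\eta_j|\le\mu,\qquad\operatorname{supp}v\subset B_{k,m},
\]
where the bound on $\eta_j$ uses $0\le G_j\le1$.

\emph{Step 2: closing the gate $(k,m)$.} Write $r=r_{k,m}$, $\alpha=\alpha_{k,m}$, $\mathbf e=\mathbf e_{k,m}$, and let $y^\pm$ be $y$ with the coordinate $(k,m)$ replaced by $\pm r$. Both pairs $(y^\pm,v)$ are admissible. For $j<k$, $G_j$ does not depend on row $k$ of $y$, so $G_j(y^\pm,v)=G_j(y,v)=\sigma_j(v)$. For $j\ge k$, the gate $(k,m)$ is closed at $(y^\pm,v)$, so $G_j(y^\pm,v)=0$, and $\sigma_j(v)=0$ because $v$ vanishes on these rows.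

\emph{Step 3: the $y$-term.} Write $y^\pm=y+s^\pm\mathbf e$ with $s^\pm=\pm r-y_{k,m}$. For real $s$,
\[
\langle p_0-Ay-s\alpha\mathbf e,\;y_0-y-s\mathbf e\rangle=\langle p_0-Ay,y_0-y\rangle-\beta s+\alpha s^2,
\]
where $\beta=(p_0-Ay)_{k,m}+\alpha(y_0-y)_{k,m}$. The quadratic term is small by the choice of $\alpha$, but $s^\pm$ is large and the linear term involves the unknown $p_0$. Since the gate depends only on $|y_{k,m}|$, both signs are available, and averaging removes the linear term. Let $t^\pm=\frac12(1\pm y_{k,m}/r)$; these numbers are nonnegative because $|y_{k,m}|<k<r$, and $t^++t^-=1$. Since $t^+r-t^-r=y_{k,m}$, we get $t^+s^++t^-s^-=0$ and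
\[
t^+(s^+)^2+t^-(s^-)^2=r^2-2y_{k,m}(t^+r-t^-r)+y_{k,m}^2=r^2-y_{k,m}^2 .
\]
Therefore
\[
\sum_\pm t^\pm\langle p_0-Ay^\pm,y_0-y^\pm\rangle=\langle p_0-Ay,y_0-y\rangle+\alpha(r^2-y_{k,m}^2)\le\langle p_0-Ay,y_0-y\rangle+64\cdot4^{-k}.
\]

\emph{Step 4: the $v$-term.} It is the same for both signs. With $w=v_0-v=v_0-a-z$ we have $x_0-Kv=d+Kw$, so \eqref{eq:K} gives
\[
\langle w,x_0-Kv\rangle=\langle w,d\rangle+\|w\|_2^2-\|\sigma(w)\|_\omega^2,
\]
and $\sigma_j(w)=\sigma_j(v_0)-G_j(y,v)$ for $j<k$. Apply \eqref{eq:related} to $(y^\pm,v)$, multiply by $t^\pm$, add, and discard the nonpositive terms $-4^{-j}\sigma_j(w)^2$ with $j\ge k$: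
\begin{multline*}
0\le\langle p_0-Ay,y_0-y\rangle+64\cdot4^{-k}+\langle v_0-a,d\rangle-\langle z,d\rangle\\
+\|v_0-a-z\|_2^2-\sum_{j<k}4^{-j}\bigl(\sigma_j(v_0)-G_j(y,v)\bigr)^2 .
\end{multline*}

\emph{Step 5: the limit.} Let $k\to\infty$ with $y$ and $a$ fixed; $I$, $m$, $z$ and $v$ depend on $k$, but $\mu$ does not. We have
\[
|\langle z,d\rangle|\le\sum_{j<k}k^2\cdot\frac{|\eta_j|}{k^2}\cdot k^{-2}\le\frac\mu k,\qquad\|z\|_2^2=\frac{\|\eta\|_2^2}{k^2}\le\frac{\mu^2}k ,
\]
and $|G_j(y,v)-G_j(y,a)|\le\frac12\|z\|_2\to0$ for every $j$. The $j$th term of the last sum is at most $4^{-j}(\|v_0\|_1+1)^2$, so by dominated convergence the sum tends to $\|\sigma(v_0)-G(y,a)\|_\omega^2$. This proves \eqref{eq:limit}.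
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:main}]
Taking $y=y_0$ and $a=v_0$ in \eqref{eq:limit} gives $\|\sigma(v_0)-G(y_0,v_0)\|_\omega^2\le0$, so $(y_0,v_0)$ is admissible. For $h\in c_0(\Gamma)$, $u\in\ell^1(\Gamma)$ and $\varepsilon>0$ take $y=y_0-\varepsilon h$, $a=v_0-\varepsilon u$ and drop the last term of \eqref{eq:limit}, which is nonpositive:
\[
\varepsilon\langle p_0-Ay_0,h\rangle+\varepsilon^2q(h)+\varepsilon\langle u,d\rangle+\varepsilon^2\|u\|_2^2\ge0 .
\]
Dividing by $\varepsilon$ and letting $\varepsilon\to0$ gives $\langle p_0-Ay_0,h\rangle+\langle u,d\rangle\ge0$ for all $h$ and $u$. A linear functional that is nonnegative everywhere vanishes, so $p_0=Ay_0$ and $d=0$, that is, $x_0=Kv_0$. Thus $((p_0,v_0),(y_0,x_0))\in\mathcal G$, and the monotone mapping $T$ is maximal. Together with Section~\ref{sec:mono} and Lemma~\ref{lem:closed} this proves the theorem.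
\end{proof}

\section{Other spaces, and sums with a normal cone}\label{sec:cor}

\begin{proof}[Proof of Corollary~\ref{cor:spaces}]
The properties in question pass through isomorphisms. If $Q:X\to Z$ is an isomorphism, then $(u,w)\mapsto(Q^*u,Q^{-1}w)$ is a linear bijection of $Z^*\times Z$ onto $X^*\times X$ that preserves the pairing, since $\langle Q^*u,Q^{-1}w\rangle=\langle u,w\rangle$, and $Q^*$, $Q^{-1}$ and their inverses preserve bounded sets. So we may take $X=c_0\times W$ with a Banach space $W$, and $X^*=\ell^1\times W^*$.

With $T$ as in Theorem~\ref{thm:main}, let $\widetilde T$ have the graph $\{((u,0),(w,\zeta)):w\in T(u),\ \zeta\in W\}$. It is monotone because the second components contribute $0$ to the pairing. Let $((u_0,\varphi_0),(w_0,\zeta_0))$ be related to this graph: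
\[
\langle u_0-u,w_0-w\rangle+\langle\varphi_0,\zeta_0-\zeta\rangle\ge0\qquad\text{whenever }w\in T(u),\ \zeta\in W .
\]
Fix one point $(u,w)$ of the graph of $T$ and let $\zeta$ vary. If $\varphi_0\ne0$, the left side is unbounded below, so $\varphi_0=0$. Then $(u_0,w_0)$ is related to the graph of $T$, and $w_0\in T(u_0)$. Hence $\widetilde T$ is maximal. Finally, $\widetilde T^{-1}(w,\zeta)=T^{-1}(w)\times\{0\}$ is bounded on bounded sets, and $R(\widetilde T)=R(T)\times W\ne X$.
\end{proof}

For Corollary~\ref{cor:sum} we take a tube around the segment that crosses the hole. The points of $\mathcal G$ that reject the pair $(0,0)$, such as those of Example~\ref{ex:points}, use distant gates. Adding $N_U$ discards all points outside $U$, and in a thin tube only the gate $(1,1)$ can close.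

\begin{proof}[Proof of Corollary~\ref{cor:sum}]
Let $\mathbf e=\mathbf e_{1,1}$ and $U=\{(t\mathbf e,0)+h:|t|\le2,\ h\in X,\ \|h\|\le1\}$. As the sum of a compact segment and a closed ball, $U$ is closed and convex. It contains the unit ball about $(2\mathbf e,0)\in R(T)=D(S)$, so $D(S)\cap\operatorname{int}U\ne\emptyset$.

The domain of $S+N_U$ is contained in $D(S)\cap U$. Let $(y,x)\in D(S)\cap U$ and $(p,v)\in S(y,x)$, so that $(y,v)$ is admissible. For $(k,m)\ne(1,1)$ we have $|y_{k,m}|\le1<k+m$, so the closed gate of Lemma~\ref{lem:gate} is $(1,1)$. Since $B_{1,1}=\emptyset$, we get $v=0$, $x=Kv=0$ and $S(y,x)=\{(Ay,0)\}$. Let $\nu\in N_U(y,0)$. Since $0\in U$, the definition of the normal cone gives $\langle\nu,(y,0)\rangle\ge0$, and so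
\[
\langle(Ay,0)+\nu,(y,0)\rangle=q(y)+\langle\nu,(y,0)\rangle\ge0 .
\]
Thus the pair with point $0\in X$ and value $0\in X^*$ is monotonically related to the graph of $S+N_U$. It is not in that graph, because $0\notin D(S)$. Hence $S+N_U$ is not maximal monotone.
\end{proof}

\begin{thebibliography}{1}
\bibitem{Rock} Rockafellar, \emph{Local boundedness of nonlinear, monotone operators}, Michigan Math. J. \textbf{16} (1969).
\end{thebibliography}
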